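\title{Path space Dirichlet forms, the Ornstein--Uhlenbeck form, and the curvature of the adjoint connection}

\begin{abstract}
Let $M$ be a compact connected Riemannian manifold and $\nabla$ a metric connection with skew-symmetric torsion $T$. Stochastic parallel translation carries the Cameron--Martin space to the space of paths in $M$ and defines a Dirichlet form $\mathcal E^\nabla$ there. We ask whether $\mathcal E^\nabla$ is equivalent to the Ornstein--Uhlenbeck form $Q$ on Wiener space, in the sense that some almost surely invertible measurable map matches the domains and compares the energies up to a constant. We show that this happens exactly when the adjoint connection $\hat\nabla=\nabla-T$ is flat, and that in this case the anti-development map of $\hat\nabla$ identifies the two forms isometrically. The obstruction is the closability of the exterior derivative on one-forms: it holds for $Q$, it is invariant under equivalence, and it fails for $\mathcal E^\nabla$ as soon as $\hat\nabla$ has curvature. In particular, equivalence fails for the Levi-Civita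 connection of every non-flat manifold.
\end{abstract}

\section{The question and the answer}\label{sec:intro}

\subsection{Two Dirichlet forms}

Let $W$ be the space of continuous paths $w:[0,1]\to\mathbb R^d$ with $w(0)=0$, let $\mu$ be Wiener measure on $W$, and let $H$ be the Cameron--Martin space: the Hilbert space of absolutely continuous $h:[0,1]\to\mathbb R^d$ with $h(0)=0$ and $|h|_H^2=\int_0^1|h'(s)|^2\,ds<\infty$. A \emph{smooth cylinder function} on $W$ is a function $F(w)=\Phi(w(t_1),\dots,w(t_m))$ with $\Phi$ smooth and bounded together with all its derivatives. Its derivative in the direction $h\in H$ is $D_hF(w)=\frac{d}{d\epsilon}\big|_{0}F(w+\epsilon h)$, and its $H$-gradient $DF(w)\in H$ is defined by $\langle DF,h\rangle_H=D_hF$. The \emph{Ornstein--Uhlenbeck form} $Q$ is the closure in $L^2(\mu)$ of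
\[
Q(F,F)=\int_W|DF|_H^2\,d\mu .
\]

Now let $M$ be a compact connected Riemannian manifold of dimension $d\ge1$ with base point $o$ and a fixed orthonormal frame at $o$. Let $\nabla$ be a connection on $TM$ that is compatible with the metric and whose torsion $T(X,Y)=\nabla_XY-\nabla_YX-[X,Y]$ is skew-symmetric, meaning that $\langle T(X,Y),Z\rangle$ is alternating in all three arguments. The connection $\nabla-\frac12T$ is then metric and torsion free, so $\nabla=\nabla^{LC}+\frac12T$, where $\nabla^{LC}$ is the Levi-Civita connection. Hence $\nabla$ has the Riemannian geodesics as its geodesics, and $\nabla$-Brownian motion is Riemannian Brownian motion. Let $W(M)$ be the space of continuous paths $\sigma:[0,1]\to M$ with $\sigma_0=o$, and let $\nu$ be the law of Brownian motion started at $o$.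

One cannot add $h$ to a path in $M$, but one can move the path in a direction built from $h$. Let $u_s(\sigma):\mathbb R^d\to T_{\sigma_s}M$ be stochastic $\nabla$-parallel translation of the fixed frame along $\sigma$ (recalled in Section~\ref{sec:estimates}) and put $X^h_s(\sigma)=u_s(\sigma)h(s)$. For a smooth cylinder function $f(\sigma)=\Phi(\sigma_{t_1},\dots,\sigma_{t_m})$, $\Phi\in C^\infty(M^m)$, define $D^\nabla f(\sigma)\in H$ by
\[
\langle D^\nabla f,h\rangle_H=X^hf=\sum_{i=1}^m d_i\Phi\big(u_{t_i}h(t_i)\big),
\]
where $d_i$ is the differential in the $i$-th variable. The form $\mathcal E^\nabla$ is the closure in $L^2(\nu)$ of $\mathcal E^\nabla(f,f)=\int_{W(M)}|D^\nabla f|_H^2\,d\nu$. We take the closability of both forms as given. It is the same as the closability of the operators $D$ and $D^\nabla$, whose closures we denote by the same letters. We abbreviate $Q(F,F)$ to $Q(F)$, and likewise for other forms.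

The two probability spaces are isomorphic. The \emph{anti-development map} $b=b^\nabla:W(M)\to W$, $b_t=\int_0^tu_s^{-1}\circ d\sigma_s$ (a Stratonovich integral), satisfies $b_*\nu=\mu$ and has an almost sure inverse $\mathcal I$, the \emph{development map}. Through $b$ the form $\mathcal E^\nabla$ becomes a form $Q^\nabla$ on $L^2(\mu)$:
\[
\mathcal D(Q^\nabla)=\{F\in L^2(\mu):F\circ b\in\mathcal D(\mathcal E^\nabla)\},\qquad Q^\nabla(F)=\mathcal E^\nabla(F\circ b).
\]

\subsection{Equivalence of forms}

\begin{definition}\label{def:equiv}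
Let $(X,m)$ and $(X',m')$ be probability spaces and $\mathcal A$, $\mathcal A'$ closed symmetric non-negative forms on $L^2(m)$ and $L^2(m')$. The forms are \emph{equivalent} if there are measurable maps $\phi:X\to X'$ and $\Psi:X'\to X$, with $\phi_*m\ll m'$ and $\Psi_*m'\ll m$ so that compositions are well defined on almost-everywhere classes, such that:
\begin{itemize}
\item[(E1)] $\Psi\circ\phi=\mathrm{id}_X$ $m$-a.s.\ and $\phi\circ\Psi=\mathrm{id}_{X'}$ $m'$-a.s.;
\item[(E2)] $\mathcal D(\mathcal A)=\{f\in L^2(m):f\circ\Psi\in\mathcal D(\mathcal A')\}$ and $\mathcal D(\mathcal A')=\{g\in L^2(m'):g\circ\phi\in\mathcal D(\mathcal A)\}$;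
\item[(E3)] for some $0<C<\infty$, all $f\in\mathcal D(\mathcal A)$ and all $g\in\mathcal D(\mathcal A')$,
\[
C^{-1}\mathcal A'(f\circ\Psi)\le\mathcal A(f)\le C\mathcal A'(f\circ\Psi),\qquad C^{-1}\mathcal A(g\circ\phi)\le\mathcal A'(g)\le C\mathcal A(g\circ\phi).
\]
\end{itemize}
\end{definition}

If $\phi$ and $\Psi$ preserve the measures and $C=1$, the two forms are the same form written in two coordinate systems. The definition allows much more: any change of measure within the measure class, any constant, and maps with no regularity beyond measurability. The question of this paper is the following.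

\medskip
\noindent\emph{Question. Is $Q$ equivalent to $\mathcal E^\nabla$, or, what is the same, to $Q^\nabla$, for every pair $(M,\nabla)$?}
\medskip

The simplest cases point to a positive answer. On the flat torus $\mathbb R^d/\mathbb Z^d$ with the Levi-Civita connection, parallel translation is trivial and $\mathcal I(w)$ is the projection of $o+w$, so $D(f\circ\mathcal I)=(D^\nabla f)\circ\mathcal I$ for cylinder functions $f$: the development map itself matches the gradients. The next case is a compact Lie group $G$ with a bi-invariant metric and the connections $\nabla^L$, $\nabla^R$ for which the left-invariant, respectively right-invariant, vector fields are parallel. Write $Q^L,\mathcal E^L,b^L$ and $Q^R,\mathcal E^R,b^R$ for the corresponding objects. Two facts are known.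
\begin{itemize}
\item[(a)] For $G=SO(n)$, $n\ge3$, each of the ratios $Q/Q^L$, $Q^L/Q$, $Q/Q^R$, $Q^R/Q$, $\mathcal E^R/\mathcal E^L$, $\mathcal E^L/\mathcal E^R$ has supremum $\infty$ on the intersection of the domains of numerator and denominator.
\item[(b)] (Gross) The forms $Q,Q^L,Q^R,\mathcal E^L,\mathcal E^R$ are all equivalent, and $\mathcal E^L(F\circ b^R)=Q(F)=\mathcal E^R(F\circ b^L)$.
\end{itemize}
By (a), the obvious map $b^\nabla$ does not compare $\mathcal E^\nabla$ with $Q$; by (b), another map does. Since Definition~\ref{def:equiv} leaves the map completely free, one may guess that a suitable map always exists. The question has been posed as open for general $(M,\nabla)$, with the Lie group case settled by (b).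

\subsection{The result}

The answer is no, and the criterion explains (b). The \emph{adjoint connection} of $\nabla$ is
\[
\hat\nabla_XY=\nabla_XY-T(X,Y)=\nabla^{LC}_XY-\tfrac12T(X,Y).
\]
It is metric because $T(X,\cdot)$ is skew, and its torsion is $-T$. So $\hat\nabla$ satisfies the same hypotheses as $\nabla$, it has the same geodesics and the same Brownian motion, and its adjoint is $\nabla$. Let $R$ and $\hat R$ be the curvature tensors of $\nabla$ and $\hat\nabla$, with the convention $R(X,Y)=[\nabla_X,\nabla_Y]-\nabla_{[X,Y]}$. Let $H\otimes H$ be the Hilbert tensor product, whose elements we view as bilinear forms on $H$ with the Hilbert--Schmidt norm, and put $x\wedge y=x\otimes y-y\otimes x$.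

\begin{theorem}\label{thm:main}
Let $M$ be a compact connected Riemannian manifold and $\nabla$ a metric connection with skew-symmetric torsion. The following are equivalent.
\begin{itemize}
\item[(i)] $Q$ is equivalent to $\mathcal E^\nabla$.
\item[(ii)] $Q$ is equivalent to $Q^\nabla$.
\item[(iii)] $\hat R\equiv0$.
\item[(iv)] $\mathcal D(Q)=\{F\in L^2(\mu):F\circ b^{\hat\nabla}\in\mathcal D(\mathcal E^\nabla)\}$, and $\mathcal E^\nabla(F\circ b^{\hat\nabla})=Q(F)$ for $F\in\mathcal D(Q)$.
\item[(v)] If $a_i^n,f_i^n\in\mathcal D(\mathcal E^\nabla)\cap L^\infty$ (a finite family for each $n$) satisfy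
\[
\theta_n=\sum_ia_i^nD^\nabla f_i^n\to0\ \text{ in }L^2(\nu;H),\qquad\omega_n=\sum_iD^\nabla a_i^n\wedge D^\nabla f_i^n\to\omega\ \text{ in }L^1(\nu;H\otimes H),
\]
then $\omega=0$.
\end{itemize}
\end{theorem}

There is thus a dichotomy. Either $\hat\nabla$ is flat and $\mathcal E^\nabla$ is isomorphic to $Q$ through measure-preserving maps with $C=1$, or no equivalence exists with any constant.

\begin{corollary}\label{cor:main}
\begin{itemize}
\item[(1)] For the Levi-Civita connection, $Q$ is equivalent to $\mathcal E^\nabla$ if and only if $M$ is flat. In particular equivalence fails on $S^n$, $n\ge2$.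
\item[(2)] On a compact connected non-abelian Lie group with a bi-invariant metric, let $\nabla^t_XY=t[X,Y]$ for left-invariant $X,Y$. Then $Q$ is equivalent to $\mathcal E^{\nabla^t}$ if and only if $t\in\{0,1\}$.
\end{itemize}
\end{corollary}

Section~\ref{sec:idea} explains property (v) and the appearance of $\hat R$, and carries out the key computation on $S^2$. Section~\ref{sec:closable} shows that (v) holds on Wiener space and survives equivalence, which gives (i)$\Rightarrow$(v). Sections~\ref{sec:geometry} and~\ref{sec:estimates} prepare the geometric and probabilistic estimates. Section~\ref{sec:obstruction} proves (v)$\Rightarrow$(iii), Section~\ref{sec:flat} proves (iii)$\Rightarrow$(iv), and Section~\ref{sec:end} completes the proof and discusses examples.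

\section{Why the adjoint curvature is the obstruction}\label{sec:idea}

To exclude all measurable maps at once we need a property of a form that can be expressed through its domain, its energy and products of functions. Property (v) is of this kind. An $H$-valued function $\theta=\sum a_iDf_i$ is a one-form, $\sum Da_i\wedge Df_i$ is its formal exterior derivative, and (v) says that the exterior derivative is closable as a map from $L^2$ one-forms to $L^1$ two-forms. Apart from Lemma~\ref{lem:curvid}, which is used for an example at the end, nothing in this section is needed later.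

\subsection{A finite-dimensional model}

Take the cube $(0,1)^3$ with Lebesgue measure and coordinates $x,y,z$. For the full gradient, a smooth one-form $\theta$ and a test function $\psi\in C_c^\infty$ satisfy $\int\psi\,d\theta(e_i,e_j)=-\int(\partial_i\psi\,\theta_j-\partial_j\psi\,\theta_i)$. If $\theta_n\to0$ in $L^2$ and $d\theta_n\to\omega$ in $L^1$, then $\int\psi\,\omega(e_i,e_j)=0$ for all $\psi$, so $\omega=0$. The argument uses that $\partial_i$ and $\partial_j$ commute.

Now take the partial gradient $Df=(X_1f,X_2f)\in\mathbb R^2$ with $X_1=\partial_x$ and $X_2=\partial_y+x\partial_z$. Then $Dx=e_1$, $Dy=e_2$, $Dz=xe_2$, so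
\[
1\cdot Dz-x\,Dy=0,\qquad D1\wedge Dz-Dx\wedge Dy=-e_1\wedge e_2\ne0,
\]
and (v) fails with a constant sequence. The reason is that $\theta=dz-x\,dy$ vanishes on $X_1$ and $X_2$ but not on $[X_1,X_2]=\partial_z$, while
\begin{equation}\label{eq:dtheta}
d\theta(X_1,X_2)=X_1\theta(X_2)-X_2\theta(X_1)-\theta([X_1,X_2]).
\end{equation}
So (v) detects brackets that leave the space of directions in which the gradient is taken.

\subsection{The bracket of $X^h$ and $X^k$}

On Wiener space the constant fields $h,k\in H$ commute. On $W(M)$ the bracket $[X^h,X^k]$ can be computed on smooth paths with the help of the following identity.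

\begin{lemma}\label{lem:curvid}
$\hat R(V,W)U=R(V,U)W-R(W,U)V+(\nabla_UT)(V,W)$.
\end{lemma}

\begin{proof}
Both sides are tensorial, so let $U,V,W$ be commuting fields. Then $\hat\nabla_WU=\nabla_UW$ and $\hat\nabla_VU=\nabla_UV$, hence
\begin{align*}
\hat R(V,W)U&=\nabla_V\nabla_UW-T(V,\nabla_UW)-\nabla_W\nabla_UV+T(W,\nabla_UV)\\
&=R(V,U)W-R(W,U)V+\nabla_U(\nabla_VW-\nabla_WV)-T(V,\nabla_UW)-T(\nabla_UV,W),
\end{align*}
and $\nabla_VW-\nabla_WV=T(V,W)$.
\end{proof}

Let $\sigma$ be a smooth path with $\nabla$-parallel frame $u_s$, and let $h,k$ be smooth. Vary $\sigma$ with parameter $p$ and velocity $X^h$, and let $A^h_s=u_s^{-1}\nabla_pu_s$ be the resulting rotation of the frame. Since $\nabla_su=0$, we have $\nabla_s\nabla_pu=R(\dot\sigma,X^h)u$, that is, $\frac{d}{ds}A^h_s=u_s^{-1}R(\dot\sigma_s,X^h_s)u_s$. For $F(\sigma)=f(\sigma_s)$ we get $X^hX^kF=\nabla df(X^h_s,X^k_s)+df(u_sA^h_sk(s))$, and the skew part of the Hessian is $\nabla df(V,W)-\nabla df(W,V)=-df(T(V,W))$. So $[X^h,X^k]$ is the field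
\[
Z_s=u_s\big(A^h_sk(s)-A^k_sh(s)\big)-T(X^h_s,X^k_s).
\]
Differentiating in $s$ and applying Lemma~\ref{lem:curvid} with $U=\dot\sigma$ gives
\begin{equation}\label{eq:bracket}
\nabla_sZ=-\hat R(X^h,X^k)\dot\sigma+u\big(A^hk'-A^kh'\big)-T(uh',X^k)-T(X^h,uk').
\end{equation}
A field $Z$ has the form $X^\ell$ with $\ell\in H$ when $\nabla_sZ$ is square integrable in $s$. The last three terms are as integrable as $h'$ and $k'$. The first contains $\dot\sigma$, which along a Brownian path is not a function. Heuristically, then, the bracket leaves the Cameron--Martin directions exactly when $\hat R\ne0$.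

It remains to find the analogue of $dz-x\,dy$. No single cylinder one-form will do: at finitely many times the vectors $X^h_{t_i}$ are arbitrary, so a cylinder one-form that vanishes on all $X^h$ vanishes identically. This is why (v) is stated for sequences. What distinguishes $\dot\sigma$ from $h'$ is quadratic variation. Fix a field $\Lambda$ of endomorphisms of $TM$, cut $[0,1]$ into $n$ pieces of length $\varepsilon=1/n$, and pair $\Lambda$ applied to the increment of $\sigma$ with the covariant increment of the vector field on each piece. On $X^h$ this gives about $\sum_j\langle\Lambda\Delta_jb,\Delta_jh\rangle$, which is small. On the bracket it gives, by \eqref{eq:bracket}, about $-\sum_j\langle\Lambda\Delta_jb,\hat R(X^h,X^k)\Delta_jb\rangle$, a quadratic variation with a nonzero limit. By \eqref{eq:dtheta} this limit should appear, with the opposite sign, in the exterior derivative.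

\subsection{The plane and the sphere}\label{subsec:sphere}

Let $d=2$ and let $\Lambda=J$ be rotation by $\pi/2$. In the plane consider the one-form $\Theta=\langle J(y-x),dy-dx\rangle$ on pairs $(x,y)$. For tangent vectors $V=(v_0,v_1)$ and $W=(w_0,w_1)$,
\[
d\Theta(V,W)=2\langle J(v_1-v_0),w_1-w_0\rangle .
\]
Sum over consecutive points of the partition along a Brownian path $w$, with $\Delta_jh=h(s_{j+1})-h(s_j)$. The functionals $\Delta_j$ are supported on disjoint intervals, hence orthogonal (see \eqref{eq:orth} below), and we find $\theta_n(h)=\sum_j\langle J\Delta_jw,\Delta_jh\rangle$ with $\mathbb E|\theta_n|_H^2=\varepsilon\sum_j\mathbb E|\Delta_jw|^2=2\varepsilon$, and $\omega_n(h,k)=2\sum_j\langle J\Delta_jh,\Delta_jk\rangle$ with squared Hilbert--Schmidt norm $8\varepsilon$. Both tend to zero.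

On the unit sphere $S^2\subset\mathbb R^3$, $Jv=x\times v$ for $v\in T_xS^2$. Let $x,y$ be at distance $\delta\in(0,\pi)$, let $e,e'$ be the unit tangents at $x$ and $y$ of the geodesic from $x$ to $y$, and let $\mathbf n=Je=(x\times y)/\sin\delta$, a constant vector that is parallel along the geodesic. The analogue of $\Theta$ is $\delta$ times the difference of the $\mathbf n$-components of $v_1$ and $v_0$:
\[
\Theta=\frac{\delta}{\sin\delta}\,\alpha,\qquad\alpha=\langle x\times y,\,dy-dx\rangle .
\]
Evaluate $d\Theta$ on pairs in which $v_1$ is the parallel transport of $v_0$, the case that gives zero in the plane. Take $V=(e,e')$ and $W=(\mathbf n,\mathbf n)$. The differential $d\delta$ vanishes on both, so $d\Theta(V,W)=\frac{\delta}{\sin\delta}\,d\alpha(V,W)$. With $N=x\times y$ we have $d\alpha(V,W)=\langle dN(V),w_1-w_0\rangle-\langle dN(W),v_1-v_0\rangle$, where $w_1-w_0=0$, $v_1-v_0=e'-e$ and $dN(W)=\mathbf n\times y+x\times\mathbf n=e'-e$. Since $|e'-e|^2=2(1-\cos\delta)$, we obtain for all parallel pairs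
\begin{equation}\label{eq:sphere}
d\Theta(V,W)=-2\delta\tan(\delta/2)\,\langle Jv_0,w_0\rangle=-\big(\delta^2+O(\delta^4)\big)\langle Jv_0,w_0\rangle .
\end{equation}
This term involves the values $h(s_j),k(s_j)$ and not their increments, and its coefficient $\delta_j^2$ has mean about $2\varepsilon$. The sum over $j$ therefore does not vanish in the limit. We will see that $\theta_n\to0$ as in the plane, while
\[
\omega_n(h,k)\longrightarrow-2\int_0^1\langle Jh(s),k(s)\rangle\,ds\ne0 ,
\]
where $J$ now denotes the constant rotation $u_s^{-1}Ju_s$ of $\mathbb R^2$. The general proof repeats this computation to leading order in $\delta$ and controls the errors.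

\section{Closability of the exterior derivative}\label{sec:closable}

\subsection{Gradient forms}

\begin{definition}\label{def:grad}
Let $(X,m)$ be a probability space and $K$ a separable real Hilbert space. A \emph{gradient form} is a form $\mathcal A(f)=\int|Df|_K^2\,dm$, where $D$ is a closed, densely defined linear operator from $L^2(m)$ to $L^2(m;K)$ with domain $\mathcal D(\mathcal A)$ that satisfies the chain rule:
\begin{itemize}
\item[(CR)] if $f_1,\dots,f_k\in\mathcal D(\mathcal A)$ and $\Phi\in C^\infty(\mathbb R^k)$ has bounded first derivatives, then $\Phi(f)\in\mathcal D(\mathcal A)$ and $D\Phi(f)=\sum_i\partial_i\Phi(f)Df_i$.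
\end{itemize}
It has a \emph{closable exterior derivative} if statement (v) of Theorem~\ref{thm:main} holds with $(m,K,D)$ in place of $(\nu,H,D^\nabla)$.
\end{definition}

For bounded $f_i$, (CR) applies to every smooth $\Phi$, since $\Phi$ may be modified outside a neighborhood of the range of $f$.

\begin{lemma}\label{lem:CR}
$Q$ and $\mathcal E^\nabla$ are gradient forms.
\end{lemma}

\begin{proof}
Smooth cylinder functions are dense in $L^2$. For (CR), take smooth cylinder functions $f_i^m\to f_i$ in graph norm and almost everywhere. Each $f^m$ is bounded, so $\Phi(f^m)$ is again a smooth cylinder function, and the chain rule holds for it. Since $\Phi$ is Lipschitz, $\Phi(f^m)\to\Phi(f)$ in $L^2$. Moreover $\partial_i\Phi(f^m)(Df_i^m-Df_i)\to0$ in $L^2$ because $\partial_i\Phi$ is bounded, and $(\partial_i\Phi(f^m)-\partial_i\Phi(f))Df_i\to0$ in $L^2$ by dominated convergence. So $\Phi(f^m)\to\Phi(f)$ in graph norm, with the stated gradient.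
\end{proof}

\subsection{Wiener space}

\begin{proposition}\label{prop:wiener}
$Q$ has a closable exterior derivative.
\end{proposition}

\begin{proof}
We imitate the argument on the cube. For $h\in H$ let $\ell_h=\int_0^1\langle h',dw\rangle$ be the Wiener integral. Gaussian integration by parts states that $\int D_hF\,d\mu=\int F\ell_h\,d\mu$ for smooth cylinder $F$. For a smooth cylinder function $\psi$ put $D_h^*\psi=\ell_h\psi-D_h\psi\in L^2(\mu)$. We claim that for $a,f\in\mathcal D(Q)\cap L^\infty$ and $h,k\in H$,
\begin{equation}\label{eq:ibp}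
\int\psi\,(D_ha\,D_kf-D_ka\,D_hf)\,d\mu=\int\big(a\,D_kf\,D_h^*\psi-a\,D_hf\,D_k^*\psi\big)\,d\mu .
\end{equation}
For smooth cylinder $a,f$, integration by parts applied to $F=a\psi D_kf$ gives
\[
\int\psi\,D_ha\,D_kf\,d\mu=\int a\,D_kf\,D_h^*\psi\,d\mu-\int a\psi\,D_hD_kf\,d\mu .
\]
Subtract the same identity with $h$ and $k$ interchanged; the last terms cancel because $D_hD_kf=D_kD_hf$. In general, take smooth cylinder $f^m\to f$ and $a^m\to a$ in graph norm and almost everywhere. We may assume the $a^m$ uniformly bounded: replace $a^m$ by $\kappa(a^m)$, where $\kappa$ is smooth and bounded with bounded derivative and equals the identity near $[-\|a\|_\infty,\|a\|_\infty]$; the proof of Lemma~\ref{lem:CR} shows $\kappa(a^m)\to\kappa(a)=a$ in graph norm. Then $Da^m\otimes Df^m\to Da\otimes Df$ in $L^1$ and $a^mDf^m\to aDf$ in $L^2$. As $\psi$ is bounded and $D_h^*\psi,D_k^*\psi\in L^2$, \eqref{eq:ibp} passes to the limit.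

Let now $\theta_n\to0$ in $L^2(\mu;H)$ and $\omega_n\to\omega$ in $L^1(\mu;H\otimes H)$ be as in (v). Summing \eqref{eq:ibp} over $i$ gives $\int\psi\,\omega_n(h,k)\,d\mu=\int(\langle\theta_n,k\rangle D_h^*\psi-\langle\theta_n,h\rangle D_k^*\psi)\,d\mu$, and in the limit $\int\psi\,\omega(h,k)\,d\mu=0$. The functions $\psi$ include the cosines and sines of linear combinations of coordinates $w(t_i)$, which determine a finite signed measure on $W$. So $\omega(h,k)=0$ a.s., and letting $h,k$ run through a countable dense set gives $\omega=0$.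
\end{proof}

\subsection{Invariance under equivalence}

An equivalence compares only integrated energies, whereas $\theta_n$ and $\omega_n$ are built pointwise from gradients. The bridge is that an inequality between energies, valid for all functions, localizes to an inequality between gradients at almost every point. Rapidly oscillating test functions do this.

\begin{proposition}\label{prop:invariance}
Let $\mathcal A$ on $(X,m)$ and $\mathcal A'$ on $(X',m')$ be equivalent gradient forms, with gradients $D$ and $D'$ in $K$ and $K'$. If $\mathcal A$ has a closable exterior derivative, so does $\mathcal A'$.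
\end{proposition}

\begin{proof}
Let $\phi,\Psi,C$ be as in Definition~\ref{def:equiv}.

\emph{Step 1: the measures.} Let $\rho=d\Psi_*m'/dm$, finite $m$-a.e. The set $B=\{\rho=0\}$ has $m'(\Psi^{-1}B)=0$, so $m(\phi^{-1}\Psi^{-1}B)=0$ because $\phi_*m\ll m'$, and this is $m(B)$ by (E1). Thus $0<\rho<\infty$ a.e. For measurable $G\ge0$ on $X'$,
\begin{equation}\label{eq:rho}
\int\rho\,(G\circ\phi)\,dm=\int G\circ\phi\circ\Psi\,dm'=\int G\,dm' .
\end{equation}
By (E1), (E2) and absolute continuity, $f\mapsto f\circ\Psi$ is a bijection from $\mathcal D(\mathcal A)\cap L^\infty$ onto $\mathcal D(\mathcal A')\cap L^\infty$ with inverse $g\mapsto g\circ\phi$.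

\emph{Step 2: pointwise comparison.} Let $f,\psi\in\mathcal D(\mathcal A)\cap L^\infty$, $g=f\circ\Psi$ and $\lambda>0$. By (CR), $D(\psi\cos\lambda f)=\cos(\lambda f)D\psi-\lambda\psi\sin(\lambda f)Df$ and $D(\psi\sin\lambda f)=\sin(\lambda f)D\psi+\lambda\psi\cos(\lambda f)Df$. The cross terms cancel in the sum of the squares:
\[
\mathcal A(\psi\cos\lambda f)+\mathcal A(\psi\sin\lambda f)=\int\big(|D\psi|^2+\lambda^2\psi^2|Df|^2\big)\,dm .
\]
The same identity holds for $\mathcal A'$ with $\psi\circ\Psi$ and $g$, and $(\psi\cos\lambda f)\circ\Psi=(\psi\circ\Psi)\cos\lambda g$, likewise for the sine. Apply (E3) to both functions, add, divide by $\lambda^2$ and let $\lambda\to\infty$: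
\[
C^{-1}\int(\psi\circ\Psi)^2|D'g|^2\,dm'\le\int\psi^2|Df|^2\,dm\le C\int(\psi\circ\Psi)^2|D'g|^2\,dm' .
\]
Given a measurable $B\subset X$, approximate $1_B$ in $L^2(m)$ by elements of $\mathcal D(\mathcal A)$, pass to an a.e.\ convergent subsequence, and compose with a smooth function $\mathbb R\to[0,1]$ with bounded derivative that fixes $0$ and $1$. This gives $\psi_j\in\mathcal D(\mathcal A)$ with $0\le\psi_j\le1$ and $\psi_j\to1_B$ $m$-a.e., hence $\psi_j\circ\Psi\to1_B\circ\Psi$ $m'$-a.e.\ because $\Psi_*m'\ll m$. By dominated convergence the last display holds with $\psi=1_B$, and by \eqref{eq:rho} and (E1), $\int(1_B\circ\Psi)|D'g|^2\,dm'=\int_B\rho\,|D'g|^2\circ\phi\,dm$. As $B$ is arbitrary,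
\begin{equation}\label{eq:pointwise}
C^{-1}\rho\,|D'g|^2\circ\phi\le|Df|^2\le C\rho\,|D'g|^2\circ\phi\qquad m\text{-a.e.}
\end{equation}

\emph{Step 3: linear maps between gradients.} Let $f_1,\dots,f_k\in\mathcal D(\mathcal A)\cap L^\infty$ and $g_i=f_i\circ\Psi$. Apply \eqref{eq:pointwise} to the countably many combinations $\sum c_if_i$ with rational $c_i$. For $m$-a.e.\ $x$ and, by continuity, all real $c_i$,
\[
C^{-1}\rho(x)\Big|\sum c_iD'g_i(\phi(x))\Big|^2\le\Big|\sum c_iDf_i(x)\Big|^2\le C\rho(x)\Big|\sum c_iD'g_i(\phi(x))\Big|^2 .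
\]
The two families of vectors therefore satisfy the same linear relations, and there is a linear isomorphism $\Gamma_x$ from the span of the $D'g_i(\phi(x))$ onto the span of the $Df_i(x)$ with $\Gamma_xD'g_i(\phi(x))=Df_i(x)$, $\|\Gamma_x\|^2\le C\rho(x)$ and $\|\Gamma_x^{-1}\|^2\le C/\rho(x)$. On Hilbert tensor products the norm of $\Gamma\otimes\Gamma$ is $\|\Gamma\|^2$, so $\|\Gamma_x\otimes\Gamma_x\|\le C\rho(x)$ and $\|\Gamma_x^{-1}\otimes\Gamma_x^{-1}\|\le C/\rho(x)$.

\emph{Step 4: transfer.} Let $\theta_n'\to0$ in $L^2(m';K')$ and $\omega_n'\to\omega'$ in $L^1(m';K'\otimes K')$ be built from $a_i^n,f_i^n\in\mathcal D(\mathcal A')\cap L^\infty$. Let $\theta_n,\omega_n$ be built on $X$ from $a_i^n\circ\phi$ and $f_i^n\circ\phi$. Apply Step 3 to the finite family of all functions with upper index $n$ or $l$. Then $\theta_n(x)=\Gamma_x\theta_n'(\phi(x))$ and $\omega_n(x)=(\Gamma_x\otimes\Gamma_x)\omega_n'(\phi(x))$, the same with $l$ in place of $n$, and so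
\[
|\theta_n|^2\le C\rho\,|\theta_n'|^2\circ\phi,\qquad|\omega_n-\omega_l|\le C\rho\,|\omega_n'-\omega_l'|\circ\phi,\qquad\rho\,|\omega_n'|\circ\phi\le C|\omega_n| .
\]
Integrate with \eqref{eq:rho}. The first bound gives $\theta_n\to0$ in $L^2(m;K)$. The second shows that $(\omega_n)$ is Cauchy in $L^1(m;K\otimes K)$, and its limit is $0$ by hypothesis. The third gives $\int|\omega_n'|\,dm'\le C\int|\omega_n|\,dm\to0$, so $\omega'=0$.
\end{proof}

\begin{remark}
Nothing is known about $\rho$ beyond $0<\rho<\infty$. The exponents in (v) are the ones for which this does not matter: one-forms scale with $\rho^{1/2}$ and two-forms with $\rho$, so in the $L^2$ norm of a one-form and the $L^1$ norm of a two-form the density appears to the first power and is absorbed by \eqref{eq:rho}.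
\end{remark}

\section{Pairs of nearby points}\label{sec:geometry}

By compactness the injectivity radius $\mathrm{inj}(M)$ is positive. Fix $r_0>0$ with $4r_0<\mathrm{inj}(M)$ and a smooth $\chi:[0,\infty)\to[0,1]$ with $\chi=1$ on $[0,r_0]$ and $\chi=0$ on $[2r_0,\infty)$. The letter $c$ denotes constants that depend only on $(M,\nabla)$ and on such fixed auxiliary data.

For $\delta=\mathrm{dist}(x,y)<4r_0$ let $\xi=\exp_x^{-1}y$, so $|\xi|=\delta$, and let $\tau:T_yM\to T_xM$ be $\nabla$-parallel transport along the minimal geodesic. For $V=(v_0,v_1)\in T_xM\oplus T_yM$ put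
\[
E(V)=\bar v=\tau v_1-v_0\in T_xM ,
\]
the covariant increment of $V$. The map $V\mapsto(v_0,\bar v)$ is a linear isomorphism onto $T_xM\oplus T_xM$ that depends smoothly on $(x,\xi)$. With $\pi_0(x,y)=x$, $\xi$ is a section of the bundle $\pi_0^*TM$ and $E$ is a one-form with values in it. The bundle carries the pulled-back metric connections $\nabla$ and $\hat\nabla$.

All estimates of this section come from one principle. \emph{Let $\Phi_{x,\xi}$ be a tensor at $x$ depending smoothly on $(x,\xi)$ in the compact set $\{|\xi|\le2r_0\}\subset TM$. If $\Phi_{x,r\xi_0}=O(r^k)$ as $r\to0$ for each fixed $x$ and $\xi_0$, then $|\Phi_{x,\xi}|\le c|\xi|^k$.} Indeed, the Taylor polynomial of degree $k-1$ of $\Phi_{x,\cdot}$ at $0$ vanishes on every ray, and the derivatives of order $k$ are bounded. We call this the \emph{Taylor principle}.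

The adjoint connection enters through the first variation of $E$.

\begin{lemma}\label{lem:firstvar}
Let $x(\cdot)$ be a curve or surface in $M$, $p$ one of its parameters, $\xi(\cdot)$ a vector field along it, and $y(r,\cdot)=\exp_{x(\cdot)}(r\xi(\cdot))$. Let $E_p(r)=\tau\partial_py-\partial_px$, a section of $x^*TM$. Then $E_p(0)=0$ and $\partial_rE_p|_{r=0}=\hat\nabla_p\xi$.
\end{lemma}

\begin{proof}
At $r=0$, $y=x$ and $\tau$ is the identity. Since $\tau$ is transport along $r\mapsto y(r,\cdot)$,
\[
\partial_rE_p|_{r=0}=\nabla_r\partial_py|_{r=0}=\big(\nabla_p\partial_ry+T(\partial_ry,\partial_py)\big)|_{r=0}=\nabla_p\xi-T(\partial_px,\xi)=\hat\nabla_p\xi .\qedhere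
\]
\end{proof}

Let $\Lambda$ be a smooth section of $\mathrm{End}(TM)$. Define a smooth one-form on $M\times M$ by
\[
\Theta_{(x,y)}(V)=\chi(\delta)\,\langle\Lambda_x\xi,\bar v\rangle\quad\text{for }\delta<4r_0,\qquad\Theta=0\quad\text{for }\delta\ge2r_0 .
\]
Near the diagonal of $S^2$ and for $\Lambda=J$ this is the form of Section~\ref{subsec:sphere}. There $\hat R(v,w)=-\langle Jv,w\rangle J$, so the next lemma reproduces the leading term of \eqref{eq:sphere}.

\begin{lemma}\label{lem:dTheta}
For $\delta\le2r_0$ we have
\[
d\Theta(V,W)=B^{00}(v_0,w_0)+B^{01}(v_0,\bar w)+B^{10}(\bar v,w_0)+B^{11}(\bar v,\bar w)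
\]
with bilinear forms on $T_xM$ that satisfy $|B^{01}|,|B^{10}|\le c\delta$, $|B^{11}|\le c$ and
\[
\big|B^{00}(v,w)-\chi(\delta)\langle\Lambda\xi,\hat R(v,w)\xi\rangle\big|\le c\,\delta^3|v||w| .
\]
For $\delta>2r_0$, $d\Theta=0$.
\end{lemma}

\begin{proof}
The forms $B^{ab}$ are the blocks of $d\Theta$ in the coordinates $(v_0,\bar v)$. They are smooth in $(x,\xi)$, which gives the bound on $B^{11}$. Put $\eta=\chi(\delta)\Lambda\xi$, so $\Theta=\langle\eta,E\rangle$, and let $d^\nabla E(V,W)=\nabla_V(E(W))-\nabla_W(E(V))-E([V,W])$ be the covariant exterior derivative. Since $\nabla$ is metric,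
\begin{equation}\label{eq:dThetaformula}
d\Theta(V,W)=\langle\nabla_V\eta,E(W)\rangle-\langle\nabla_W\eta,E(V)\rangle+\langle\eta,d^\nabla E(V,W)\rangle .
\end{equation}

\emph{The mixed blocks.} Let $\xi=0$, $V=(v,v)$, $W=(0,\bar w)$. Then $E(V)=0$, $\eta=0$, and $\nabla_V\eta=0$ because $\eta$ vanishes on the diagonal, to which $V$ is tangent. So $B^{01}=0$ at $\xi=0$, and $B^{10}(\bar v,w_0)=-B^{01}(w_0,\bar v)$ by skew-symmetry. The Taylor principle gives both bounds.

\emph{The block $B^{00}$.} If $\bar v=\bar w=0$, then \eqref{eq:dThetaformula} reduces to $B^{00}(v,w)=\langle\eta,K_{x,\xi}(v,w)\rangle$, where $K_{x,\xi}(v,w)=d^\nabla E(V,W)$ for the vectors with $v_0=v$, $w_0=w$, $\bar v=\bar w=0$. As $|\eta|\le c\delta$, it suffices to show $|K_{x,\xi}-\hat R(\cdot,\cdot)\xi|\le c|\xi|^2$, and by the Taylor principle it suffices to show $K_{x,r\xi_0}(v,w)=r\hat R(v,w)\xi_0+O(r^2)$ for fixed data.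

Choose a surface $x(p,q)$ with $x(0,0)=x$, $\partial_px=v$, $\partial_qx=w$ at the origin, and let $\xi(p,q)$ be obtained from $\xi_0$ by $\hat\nabla$-parallel transport along the rays of the $(p,q)$-plane, so that $\hat\nabla_p\xi=\hat\nabla_q\xi=0$ at the origin. Let $F_r(p,q)=(x(p,q),y(r,p,q))$ with $y$ as in Lemma~\ref{lem:firstvar}, and let $V_r,W_r$ be the images of $\partial_p,\partial_q$ at the origin. The bundle $F_r^*\pi_0^*TM=x^*TM$ and its connection do not depend on $r$, and $d^\nabla$ commutes with pull-back, so
\[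
d^\nabla E(V_r,W_r)=\nabla_pE_q(r)-\nabla_qE_p(r).
\]
By Lemma~\ref{lem:firstvar} this vanishes at $r=0$, and its $r$-derivative there is $\nabla_p\hat\nabla_q\xi-\nabla_q\hat\nabla_p\xi$. Now $\nabla_pY=\hat\nabla_pY+T(\partial_px,Y)$, and the sections $Y=\hat\nabla_q\xi,\hat\nabla_p\xi$ vanish at the origin. So at the origin the derivative equals $\hat\nabla_p\hat\nabla_q\xi-\hat\nabla_q\hat\nabla_p\xi=\hat R(v,w)\xi_0$. Finally, the first components of $V_r,W_r$ are $v,w$, and their increments are $O(r^2)$ by Lemma~\ref{lem:firstvar}, again because $\hat\nabla_p\xi=\hat\nabla_q\xi=0$ at the origin. Hence $d^\nabla E(V_r,W_r)=K_{x,r\xi_0}(v,w)+O(r^2)$.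
\end{proof}

The second consequence of Lemma~\ref{lem:firstvar} will be used in the flat case. It says that if both endpoints are moved by $\nabla$-parallel vectors, then $\xi$ is $\hat\nabla$-parallel up to second order.

\begin{lemma}\label{lem:PL}
For $\delta\le2r_0$ write $\hat\nabla_V\xi=P_{x,\xi}v_0+L_{x,\xi}\bar v$ with endomorphisms $P,L$ of $T_xM$. Then $|L_{x,\xi}|\le c$ and $|P_{x,\xi}|\le c|\xi|^2$.
\end{lemma}

\begin{proof}
$P$ and $L$ are smooth in $(x,\xi)$, so $L$ is bounded. Given $v,\xi_0\in T_xM$, take a curve $x(p)$ with $\dot x(0)=v$, let $\xi(p)$ be $\hat\nabla$-parallel along it with $\xi(0)=\xi_0$, and put $y=\exp_{x(p)}(r\xi(p))$. Along $p\mapsto(x(p),y(r,p))$ the section $\exp_x^{-1}y$ equals $r\xi(p)$, which is $\hat\nabla$-parallel. So $0=P_{x,r\xi_0}v+L_{x,r\xi_0}E_p(r)$ at $p=0$, and $E_p(r)=O(r^2)$ by Lemma~\ref{lem:firstvar}. Apply the Taylor principle to $P$.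
\end{proof}

\section{Brownian motion on the frame bundle and short-time estimates}\label{sec:estimates}

\subsection{Frames}

Let $\pi:O(M)\to M$ be the bundle of orthonormal frames, that is, of isometries $u:\mathbb R^d\to T_{\pi u}M$. It is a compact manifold on which $O(d)$ acts from the right. The \emph{solder form} is $\vartheta_u(\zeta)=u^{-1}\pi_*\zeta\in\mathbb R^d$. The \emph{connection form} $\varpi$ of $\nabla$ takes values in the skew matrices and is characterized by $u^{-1}\nabla_t(uy)=\dot y+\varpi(\dot u)y$ for curves $u(t)$ in $O(M)$ and $y(t)$ in $\mathbb R^d$. For a curve $a(t)$ in $O(d)$ this gives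
\begin{equation}\label{eq:gauge}
\varpi\big((ua)^{\cdot}\big)=a^{-1}\varpi(\dot u)a+a^{-1}\dot a .
\end{equation}
The canonical horizontal fields $H_1,\dots,H_d$ are defined by $\varpi(H_i)=0$, $\vartheta(H_i)=e_i$. The integral curve of $H_i$ from $u$ is the $\nabla$-parallel transport of $u$ along the geodesic $t\mapsto\exp_{\pi u}(tue_i)$.

We write $\circ\,dw$ for Stratonovich differentials, which obey the ordinary chain rule, and we sum over repeated indices $i$. Let $\mathcal F_s$ be the $\nu$-completed $\sigma$-field generated by $\sigma_r$, $r\le s$. We use the following standard facts. Under $\nu$, the parallel frame $u_s$ is a continuous adapted $O(M)$-valued process over $\sigma_s$, the anti-development $b$ is an $(\mathcal F_s)$-Brownian motion, and $du=H_i(u)\circ db^i$. Conversely, on $(W,\mu)$ the development map is $\mathcal I(w)=\pi u$, where $u$ solves $du=H_i(u)\circ dw^i$ from the fixed frame. A semimartingale $v$ in $O(M)$ is \emph{horizontal} if $\varpi(\circ\,dv)=0$. Two horizontal semimartingales over the same process in $M$ with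 the same initial frame coincide: they differ by an $O(d)$-valued process $a$, and $a^{-1}\circ da=0$ by \eqref{eq:gauge}. All of this holds for $\hat\nabla$, with objects $\hat\varpi,\hat H_i,\hat u,\hat b=b^{\hat\nabla},\hat{\mathcal I},\hat\tau$.

Regard $O(M)$ as a submanifold of some $\mathbb R^N$. A smooth function $G$ on $O(M)^2$ extends to a compactly supported smooth function on $\mathbb R^{2N}$, so
\begin{equation}\label{eq:lip}
|G(u,u')-G(u,u)|\le c|u-u'| .
\end{equation}
For $r\ge s$ the pair $(u_s,u_r)$ solves an equation driven by the fields $(0,H_i)$. With $H_i$ acting on the second variable, It\^o's formula reads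
\begin{equation}\label{eq:ito}
G(u_s,u_t)=G(u_s,u_s)+\int_s^tH_iG(u_s,u_r)\,db^i_r+\frac12\int_s^t\sum_iH_i^2G(u_s,u_r)\,dr .
\end{equation}
We shall often use the smooth function
\[
Z(u,u')=\chi\big(\mathrm{dist}(\pi u,\pi u')\big)\,u^{-1}\exp_{\pi u}^{-1}\pi u' ,
\]
which equals $te_i$ when $u'$ is the point at small time $t$ on the integral curve of $H_i$, or of $\hat H_i$, from $u$.

\begin{lemma}\label{lem:moments}
For $p\ge1$ there is $c_p$ such that for $0\le s<t\le1$, with $\delta_{s,t}=\mathrm{dist}(\sigma_s,\sigma_t)$ and, when $\delta_{s,t}<4r_0$, $U_{s,t}=u_s^{-1}\tau u_t$ and $\tilde\xi=u_s^{-1}\exp_{\sigma_s}^{-1}\sigma_t$: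
\begin{itemize}
\item[(a)] $\mathbb E\sup_{r\in[s,t]}|u_r-u_s|^p\le c_p(t-s)^{p/2}$, the same for $\hat u$, and $\mathbb E\sup_{r\in[s,t]}\delta_{s,r}^p\le c_p(t-s)^{p/2}$;
\item[(b)] $\mathbb E\big[1_{\{\delta_{s,t}\le2r_0\}}|U_{s,t}-I|^p\big]\le c_p(t-s)^p$;
\item[(c)] $\mathbb E\,\big|\,\mathbb E[\chi(\delta_{s,t})\tilde\xi\tilde\xi^{\,T}\mid\mathcal F_s]-(t-s)I\,\big|\le c(t-s)^{3/2}$.
\end{itemize}
\end{lemma}

Part (b) is the point: stochastic transport and geodesic transport differ by order $t-s$, not $\sqrt{t-s}$.

\begin{proof}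
By Jensen's inequality let $p\ge2$. The Burkholder--Davis--Gundy (BDG) inequality bounds $\mathbb E\sup_{r\le t}|\int_s^rY\,db|^p$ by $c_p\mathbb E(\int_s^t|Y|^2dr)^{p/2}$.

(a) Apply \eqref{eq:ito} to the coordinates of $u'$ in $\mathbb R^N$. The integrands are bounded, and BDG gives the first bound; the proof for $\hat u$ is the same. Next, $\mathrm{dist}(\pi u,\pi u')\le c|u-u'|$: if the distance is at most $r_0$ it equals $|Z(u,u')|$ and \eqref{eq:lip} applies, and on the compact set where it is at least $r_0$ the quantity $|u-u'|$ is bounded below.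

(b) Let $\kappa$ be smooth with $\kappa=1$ on $[0,2r_0]$ and $\kappa=0$ on $[3r_0,\infty)$, and let $G(u,u')=\kappa(\mathrm{dist}(\pi u,\pi u'))(u^{-1}\tau u'-I)$. Along the integral curve of $H_i$ from $u$ we have $\tau u'=u$ for small times, so $G(u,u)=0$ and $H_iG(u,u)=0$. By \eqref{eq:lip}, $|H_iG(u_s,u_r)|\le c|u_r-u_s|$. In \eqref{eq:ito} the stochastic integral has $p$-th moment at most $c_p(t-s)^{p/2}\,\mathbb E\sup_r|u_r-u_s|^p\le c_p(t-s)^p$ by BDG and (a), and the drift is bounded by $c(t-s)$.

(c) Let $G(u,u')=\chi(\mathrm{dist}(\pi u,\pi u'))\,\tilde\xi\tilde\xi^{\,T}$ with $\tilde\xi=u^{-1}\exp_{\pi u}^{-1}\pi u'$. Along the integral curve of $H_i$ from $u$, $G=t^2e_ie_i^T$ for small $t$. So $G(u,u)=0$ and $\frac12\sum_iH_i^2G(u,u)=I$. Taking conditional expectations in \eqref{eq:ito} and using \eqref{eq:lip}, the quantity inside the outer expectation is at most $c\int_s^t\mathbb E[|u_r-u_s|\mid\mathcal F_s]\,dr$. Now apply (a).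
\end{proof}

\subsection{Partitions}

Fix $t\in(0,1]$ and $n\ge1$, and let $\varepsilon=t/n$, $s_j=j\varepsilon$, so that $n\varepsilon\le1$. For $0\le j<n$ put
\[
\delta_j=\mathrm{dist}(\sigma_{s_j},\sigma_{s_{j+1}}),\quad\xi_j=\exp_{\sigma_{s_j}}^{-1}\sigma_{s_{j+1}},\quad U_j=U_{s_j,s_{j+1}},\quad\upsilon_j=1_{\{\delta_j\le2r_0\}}|U_j-I| ,
\]
where $|\cdot|$ on matrices is the Hilbert--Schmidt norm. By Lemma~\ref{lem:moments},
\begin{equation}\label{eq:mom}
\mathbb E\delta_j^p\le c_p\varepsilon^{p/2},\qquad\mathbb E\upsilon_j^p\le c_p\varepsilon^p .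
\end{equation}
For $h\in H$ let $V_j=(X^h_{s_j},X^h_{s_{j+1}})$ and $\Delta_jh=h(s_{j+1})-h(s_j)$. When $\delta_j\le2r_0$, the covariant increment of $V_j$ is $\tau u_{s_{j+1}}h(s_{j+1})-u_{s_j}h(s_j)$, that is,
\begin{equation}\label{eq:vbar}
\bar v_j=u_{s_j}\big[(U_j-I)h(s_j)+U_j\Delta_jh\big].
\end{equation}
The two terms are small for different reasons: the first has a small coefficient, and the second consists of mutually orthogonal functionals of $h$. Precisely, let $\mathrm{ev}_s:H\to\mathbb R^d$, $h\mapsto h(s)$. For $s<r$ the adjoint of $\mathrm{ev}_r-\mathrm{ev}_s$ sends $a\in\mathbb R^d$ to the path with derivative $a1_{[s,r]}$. Hence, in operator norm, $\|\mathrm{ev}_s\|\le1$, $\|\mathrm{ev}_r-\mathrm{ev}_s\|=\sqrt{r-s}$, $\|\Delta_j\|=\sqrt\varepsilon$, and $\Delta_j\Delta_j^*=\varepsilon I$, $\Delta_i\Delta_j^*=0$ for $i\ne j$. For Hilbert--Schmidt operators $B_j$ from any Hilbert space to $\mathbb R^d$,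
\begin{equation}\label{eq:orth}
\Big\|\sum_j\Delta_j^*B_j\Big\|_{HS}^2=\sum_{i,j}\mathrm{tr}\big(B_i^*\Delta_i\Delta_j^*B_j\big)=\varepsilon\sum_j\|B_j\|_{HS}^2 .
\end{equation}
We identify an operator $B$ on $H$ with the bilinear form $\langle Bh,k\rangle_H$; the norm in $H\otimes H$ is $\|B\|_{HS}$ and is unchanged when the arguments are interchanged. For a matrix $B$ and bounded $S_1,S_2:H\to\mathbb R^d$ we use $\|BS_1\|_{HS}\le|B|\,\|S_1\|$ and $\|S_2^*BS_1\|_{HS}\le|B|\,\|S_1\|\,\|S_2\|$.

\section{Curvature of $\hat\nabla$ destroys closability}\label{sec:obstruction}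

We use the partitions with $t=1$, $\varepsilon=1/n$. To fit the format of (v), write $\Theta$ as a sum $\sum a\,df$. Embed $M\times M$ in some $\mathbb R^m$ with coordinate functions $f_\ell$, let $\Pi$ be the orthogonal projection onto the tangent space, and put $a_\ell=\Theta(\Pi e_\ell)$. For a tangent vector $V$, $\sum_\ell a_\ell\,df_\ell(V)=\Theta(\Pi V)=\Theta(V)$. So $\Theta=\sum_\ell a_\ell\,df_\ell$ and $d\Theta=\sum_\ell da_\ell\wedge df_\ell$ with smooth $a_\ell,f_\ell$. Let $a_\ell^j=a_\ell(\sigma_{s_j},\sigma_{s_{j+1}})$ and $f_\ell^j=f_\ell(\sigma_{s_j},\sigma_{s_{j+1}})$, which are smooth cylinder functions, and define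
\[
\theta_n=\sum_{j,\ell}a_\ell^j\,D^\nabla f_\ell^j,\qquad\omega_n=\sum_{j,\ell}D^\nabla a_\ell^j\wedge D^\nabla f_\ell^j .
\]
With $V_j$ built from $h$ and $W_j$ from $k$, we have $\langle\theta_n,h\rangle_H=\sum_j\Theta(V_j)$ and $\omega_n(h,k)=\sum_jd\Theta(V_j,W_j)$.

\begin{proposition}\label{prop:limits}
As $n\to\infty$, $\theta_n\to0$ in $L^2(\nu;H)$ and $\omega_n\to\omega$ in $L^1(\nu;H\otimes H)$, where
\[
\omega(h,k)=\int_0^1\beta_s(h(s),k(s))\,ds,\qquad\beta_s(a,a')=\mathrm{tr}\big(\Lambda^T\hat R(u_sa,u_sa')\big)_{\sigma_s}.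
\]
\end{proposition}

\begin{proof}
Only indices $j$ with $\delta_j\le2r_0$ contribute to $\theta_n$ and $\omega_n$, so \eqref{eq:vbar} is available throughout.

\emph{The one-forms.} By \eqref{eq:vbar}, $\Theta(V_j)=\langle c_j,\Delta_jh\rangle+\langle c_j',h(s_j)\rangle$ with $|c_j|\le c\delta_j$ and $|c_j'|\le c\delta_j\upsilon_j$. By \eqref{eq:orth}, the sum of the first terms has squared $H$-norm $\varepsilon\sum|c_j|^2$, with expectation at most $c\,\varepsilon\cdot n\varepsilon=c\varepsilon$. The sum of the second terms has norm at most $c\sum\delta_j\upsilon_j$. By Cauchy--Schwarz and \eqref{eq:mom}, $\mathbb E(\sum\delta_j\upsilon_j)^2\le n\sum\mathbb E\delta_j^2\upsilon_j^2\le cn^2\varepsilon^3=c\varepsilon$.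

\emph{The two-forms: error terms.} Let
\[
\omega_n^0(h,k)=\sum_j\chi(\delta_j)\big\langle\Lambda\xi_j,\hat R(X^h_{s_j},X^k_{s_j})\xi_j\big\rangle .
\]
Insert \eqref{eq:vbar} into Lemma~\ref{lem:dTheta}. The difference $\omega_n-\omega_n^0$ is a sum of the following terms. Those that contain an increment $\Delta_j$ are bounded by \eqref{eq:orth}, the others by the triangle inequality; expectations come from \eqref{eq:mom}.
\begin{itemize}
\item The remainder in $B^{00}$ has norm $\le c\sum\delta_j^3$, with expectation $\le cn\varepsilon^{3/2}=c\sqrt\varepsilon$.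
\item The parts of $B^{01},B^{10}$ containing $U_j-I$ have norm $\le c\sum\delta_j\upsilon_j$, with expectation $\le c\sqrt\varepsilon$.
\item The part of $B^{01}$ containing $\Delta_j$ has the form $\sum\langle B_jh(s_j),\Delta_jk\rangle$ with $|B_j|\le c\delta_j$. Its squared norm is $\le c\varepsilon\sum\delta_j^2$, with expectation $\le c\varepsilon$. The part of $B^{10}$ is of the transposed form.
\item The part of $B^{11}$ of the form $\sum\langle B_j\Delta_jh,\Delta_jk\rangle$, $|B_j|\le c$, has squared norm $\le c\varepsilon\sum\|\Delta_j\|^2=c\varepsilon$.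
\item The two mixed parts of $B^{11}$, of the form $\sum\langle B_jh(s_j),\Delta_jk\rangle$ with $|B_j|\le c\upsilon_j$ or its transpose, have squared norm $\le c\varepsilon\sum\upsilon_j^2$, with expectation $\le c\varepsilon^2$.
\item The part of $B^{11}$ with $U_j-I$ in both arguments has norm $\le c\sum\upsilon_j^2$, with expectation $\le c\varepsilon$.
\end{itemize}
Hence $\mathbb E\|\omega_n-\omega_n^0\|\le c\sqrt\varepsilon$.

\emph{The two-forms: main term.} This is a law of large numbers for a quadratic variation. For a $d\times d$ matrix $\eta$ define $S_s[\eta]\in H\otimes H$ by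
\[
S_s[\eta](h,k)=\mathrm{tr}\big(u_s^{-1}\Lambda^T\hat R(X^h_s,X^k_s)u_s\,\eta\big).
\]
It is linear in $\eta$ with $\mathcal F_s$-measurable coefficients, and $\|S_s[\eta]\|\le c|\eta|$. Since $\langle\Lambda\xi,\hat R\xi\rangle=\mathrm{tr}(\Lambda^T\hat R\,\xi\xi^T)$, we have $\omega_n^0=\sum_jS_{s_j}[\eta_j]$ with $\eta_j=\chi(\delta_j)\tilde\xi_j\tilde\xi_j^{\,T}$, $\tilde\xi_j=u_{s_j}^{-1}\xi_j$. Write
\[
\omega_n^0=\sum_jS_{s_j}\big[\eta_j-\mathbb E(\eta_j\mid\mathcal F_{s_j})\big]+\sum_jS_{s_j}\big[\mathbb E(\eta_j\mid\mathcal F_{s_j})-\varepsilon I\big]+\varepsilon\sum_jS_{s_j}[I].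
\]
The first sum consists of martingale differences in the Hilbert space $H\otimes H$, which are orthogonal in $L^2$, so its squared $L^2$ norm is at most $c\sum\mathbb E\delta_j^4\le c\varepsilon$. The second has $L^1$ norm at most $cn\varepsilon^{3/2}$ by Lemma~\ref{lem:moments}(c). In the third, $S_s[I](h,k)=\beta_s(h(s),k(s))$. The map $s\mapsto S_s[I]$ is bounded and a.s.\ continuous in $H\otimes H$, because $\beta_s$ is continuous and $\mathrm{ev}_s$ is continuous in operator norm. The Riemann sums converge to $\omega$ almost surely and boundedly, hence in $L^1$.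
\end{proof}

\begin{proposition}\label{prop:fail}
If $\hat R\not\equiv0$, then $\mathcal E^\nabla$ does not have a closable exterior derivative.
\end{proposition}

\begin{proof}
Choose smooth vector fields $V_0,W_0$ such that $\Lambda=\hat R(V_0,W_0)$ is nonzero on a nonempty open set $\mathcal U\subset M$. By Proposition~\ref{prop:limits} it suffices to show $\nu(\omega\ne0)>0$. Suppose $\omega(\sigma)=0$ for a path along which $u_s$ is continuous. Let $\kappa_m$ be smooth functions on $(0,1)$ with supports shrinking to $\frac12$ and $\int\kappa_m^2=1$. For $a,a'\in\mathbb R^d$ the paths $\kappa_ma,\kappa_ma'$ lie in $H$, and $0=\omega(\kappa_ma,\kappa_ma')=\int\kappa_m^2\beta_s(a,a')\,ds\to\beta_{1/2}(a,a')$. So $\beta_{1/2}=0$. If $\sigma_{1/2}\in\mathcal U$, however, $\beta_{1/2}(u_{1/2}^{-1}V_0,u_{1/2}^{-1}W_0)=\mathrm{tr}(\Lambda^T\Lambda)>0$. Since $M$ is connected, the heat kernel is positive and $\nu(\sigma_{1/2}\in\mathcal U)>0$.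
\end{proof}

This is where connectedness is used: curvature on a component not containing $o$ would be invisible to $\nu$.

\section{The flat case}\label{sec:flat}

Throughout this section $\hat R\equiv0$. We prove statement (iv) in two steps. First, composition with $\hat{\mathcal I}$ maps $\mathcal D(\mathcal E^\nabla)$ isometrically into $\mathcal D(Q)$. Second, it is onto.

\subsection{The derivative of the development map of $\hat\nabla$}

For a smooth path the mechanism is short. Vary the driving path $w$ by $h$, and let $V$ be the induced variation of its $\hat\nabla$-development $x$. Flatness keeps the frames $\hat u$ parallel in the direction of the variation $p$, so $\hat\nabla_p\dot x=\hat uh'$. Since $\hat\nabla_p\partial_sx=\nabla_s\partial_px$, this says $\nabla_sV=\hat uh'$: the field $V$ is of the form $X^k$ for $\nabla$, with $|k'|=|h'|$. The proof below is the stochastic version.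

\begin{proposition}\label{prop:stepA}
For every $f\in\mathcal D(\mathcal E^\nabla)$, $f\circ\hat{\mathcal I}\in\mathcal D(Q)$ and $Q(f\circ\hat{\mathcal I})=\mathcal E^\nabla(f)$.
\end{proposition}

\begin{proof}
We show that for smooth cylinder $f$, $f\circ\hat{\mathcal I}\in\mathcal D(Q)$ and $|D(f\circ\hat{\mathcal I})|_H=|D^\nabla f|_H\circ\hat{\mathcal I}$ a.s. Since $\hat{\mathcal I}_*\mu=\nu$, a sequence of cylinder functions converging to $f$ in the graph norm of $D^\nabla$ is then carried to a sequence that converges to $f\circ\hat{\mathcal I}$ in $L^2(\mu)$ and is Cauchy in the graph norm of $D$, and the proposition follows.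

\emph{Step 1: differentiating the equation.} On $(W,\mu)$ let $d\hat u=\hat H_i(\hat u)\circ dw^i$ from the fixed frame, and $x=\pi\hat u=\hat{\mathcal I}(w)$. Extend $\hat H_i$ to fields $Y_i\in C_c^\infty(\mathbb R^N;\mathbb R^N)$. In It\^o form, $d\hat u=Y_i(\hat u)\,dw^i+Y_0(\hat u)\,dt$ with $Y_0=\frac12\sum_iY_i'Y_i$, where the prime is the derivative in $\mathbb R^N$. The coefficients are smooth with bounded derivatives. By \cite[Theorem 2.2.1]{Nualart}, the coordinates of $\hat u_t$ lie in the Malliavin--Sobolev spaces $\mathbb D^{1,p}$ for all $p$, and the derivative solves the linearized equation. Here $\mathbb D^{1,2}=\mathcal D(Q)$: that space is the closure over smooth functions of polynomial growth of finitely many Wiener integrals $\ell_h$, and these lie in $\mathcal D(Q)$, with the same gradient, by approximating $h$ with piecewise linear paths, truncation and (CR). Pairing the linearized equation with $h\in H$, the process $\zeta_t=\langle D\hat u_t,h\rangle_H\in\mathbb R^N$ has a continuous version with $\zeta_0=0$ and $d\zeta=Y_i'(\hat u)\zeta\,dw^i+Y_0'(\hat u)\zeta\,dt+Y_i(\hat u)h'^i\,dt$.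 In Stratonovich form,
\begin{equation}\label{eq:zeta}
d\zeta=Y_i'(\hat u)\zeta\circ dw^i+Y_i(\hat u)h'^i\,dt ,
\end{equation}
because the It\^o correction of \eqref{eq:zeta} is $\frac12\sum_i[Y_i''(Y_i,\zeta)+Y_i'Y_i'\zeta]=\frac12\sum_i(Y_i'Y_i)'\zeta=Y_0'\zeta$.

The vector $\zeta_t$ is tangent to $O(M)$. To see this, let $\mathrm{pr}$ be the nearest-point projection onto $O(M)$, defined near $O(M)$, and let $G\in C_c^\infty(\mathbb R^N;\mathbb R^N)$ equal $z-\mathrm{pr}(z)$ near $O(M)$. At points of $O(M)$, $G=0$ and $G'$ is the projection onto the normal space. Since $G(\hat u_t)=0$, (CR) gives $G'(\hat u_t)\zeta_t=0$ a.s.\ for each $t$, and for all $t$ by continuity.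

Let $\alpha$ be a one-form on $O(M)$ and $\bar\alpha$ a compactly supported extension to $\mathbb R^N$. The Lie derivative in $\mathbb R^N$ is $(\mathcal L_Y\bar\alpha)(\zeta)=(\partial_Y\bar\alpha)(\zeta)+\bar\alpha(Y'\zeta)$, and on vectors tangent to $O(M)$ we have $\mathcal L_{Y_i}\bar\alpha=\mathcal L_{\hat H_i}\alpha$ because $Y_i$ extends $\hat H_i$. The chain rule and \eqref{eq:zeta} give
\begin{equation}\label{eq:alphazeta}
d\big(\alpha(\zeta)\big)=(\mathcal L_{\hat H_i}\alpha)(\zeta)\circ dw^i+\alpha(\hat H_i)h'^i\,dt .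
\end{equation}

\emph{Step 2: the structure equations.} Let $\mathcal T_u(a,a')=u^{-1}T(ua,ua')$. Cartan's structure equations for $\hat\nabla$, which has curvature $0$ and torsion $-T$, are
\begin{align*}
d\hat\varpi(X,Y)&=-[\hat\varpi(X),\hat\varpi(Y)],\\
d\vartheta(X,Y)&=-\mathcal T(\vartheta(X),\vartheta(Y))-\hat\varpi(X)\vartheta(Y)+\hat\varpi(Y)\vartheta(X).
\end{align*}
From $\mathcal L_X=d\iota_X+\iota_Xd$, $\hat\varpi(\hat H_i)=0$ and $\vartheta(\hat H_i)=e_i$ we get $\mathcal L_{\hat H_i}\hat\varpi=0$ and $\mathcal L_{\hat H_i}\vartheta=-\mathcal T(e_i,\vartheta(\cdot))+\hat\varpi(\cdot)e_i$. By \eqref{eq:alphazeta}, $\hat\varpi(\zeta_t)$ is constant, hence $0$. With $V_t=\pi_*\zeta_t$, the process $\hat k_t=\vartheta(\zeta_t)=\hat u_t^{-1}V_t$ therefore satisfies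
\begin{equation}\label{eq:khat}
d\hat k=-\mathcal T_{\hat u}(e_i,\hat k)\circ dw^i+h'\,dt,\qquad\hat k_0=0 .
\end{equation}

\emph{Step 3: passing to $\nabla$-parallel frames.} In the frame $\hat u$ the field $V$ still has a martingale part, but it is a pure rotation, and it is the rotation between the two parallel translations. Let $g$ solve $dg=g\,\mathcal T_{\hat u}(e_i,\cdot)\circ dw^i$, $g_0=I$. The matrices $\mathcal T_{\hat u}(e_i,\cdot)$ are skew because the torsion is skew-symmetric, so $g_t\in O(d)$. Put $v=\hat ug^{-1}$, a frame over $x$. From $\nabla=\hat\nabla+T$ we have $\varpi=\hat\varpi+\mathcal T(\vartheta,\cdot)$, so $\varpi(\circ\,d\hat u)=\mathcal T_{\hat u}(e_i,\cdot)\circ dw^i$, and \eqref{eq:gauge} with $a=g^{-1}$ gives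
\[
\varpi(\circ\,dv)=g\,\mathcal T_{\hat u}(e_i,\cdot)\,g^{-1}\circ dw^i-(\circ\,dg)\,g^{-1}=0 .
\]
Thus $v$ is $\nabla$-horizontal over $x$ and starts at the fixed frame. The same is true of $u_t(\hat{\mathcal I}(w))$, because $\hat{\mathcal I}$ is a measure-preserving isomorphism that respects the filtrations. So $v_t=u_t(\hat{\mathcal I}(w))$. By \eqref{eq:khat}, $k=g\hat k$ satisfies
\[
dk=g\,\mathcal T_{\hat u}(e_i,\hat k)\circ dw^i-g\,\mathcal T_{\hat u}(e_i,\hat k)\circ dw^i+g\,h'\,dt=g\,h'\,dt .
\]
Therefore $V_t=\hat u_t\hat k_t=v_tk(t)$ with $k=\mathcal G_wh$, where $(\mathcal G_wh)'(s)=g_sh'(s)$. The operator $\mathcal G_w$ on $H$ is orthogonal.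

\emph{Step 4: conclusion.} Let $f=\Phi(\sigma_{t_1},\dots,\sigma_{t_m})$. Then $f\circ\hat{\mathcal I}$ is a compactly supported smooth function of $(\hat u_{t_1},\dots,\hat u_{t_m})\in\mathbb R^{Nm}$, so it lies in $\mathcal D(Q)$ by (CR), and
\[
D_h(f\circ\hat{\mathcal I})=\sum_id_i\Phi(V_{t_i})=\sum_id_i\Phi\big(v_{t_i}k(t_i)\big)=\big\langle D^\nabla f(\hat{\mathcal I}(w)),\mathcal G_wh\big\rangle_H .
\]
Letting $h$ run through a countable dense set, $D(f\circ\hat{\mathcal I})=\mathcal G_w^*\big(D^\nabla f\circ\hat{\mathcal I}\big)$ a.s., and the norms agree.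
\end{proof}

Flatness entered once, in $\mathcal L_{\hat H_i}\hat\varpi=0$. With curvature, $\hat\varpi(\zeta_t)$ is a stochastic integral of the curvature form, and \eqref{eq:khat} acquires the term $\hat\varpi(\zeta)\circ dw$, which the rotation $g$ does not remove.

\subsection{The anti-development of $\hat\nabla$ has finite energy}

Proposition~\ref{prop:stepA} embeds $\mathcal D(\mathcal E^\nabla)$ in $\mathcal D(Q)$ as a closed subspace. To show that it is everything we must approximate the stochastic integral $\hat b_t$ by cylinder functions of $\sigma$ with bounded energy. The natural candidate is the anti-development of the geodesic polygon through $\sigma_{s_0},\dots,\sigma_{s_n}$.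

\begin{proposition}\label{prop:stepB}
For each $t\in(0,1]$ there are $\mathbb R^d$-valued smooth cylinder functions $f_t^{(n)}$ on $W(M)$ with $f_t^{(n)}\to\hat b_t$ in $L^2(\nu)$ and $\sup_n\int|D^\nabla f_t^{(n)}|^2\,d\nu<\infty$.
\end{proposition}

Here $|D^\nabla f|$ is the Hilbert--Schmidt norm of $h\mapsto X^hf$ from $H$ to $\mathbb R^d$.

\begin{proof}
\emph{Construction.} Use the partition of $[0,t]$ from Section~\ref{sec:estimates}. For a chain $x_0=o,x_1,\dots,x_n$ with consecutive distances less than $4r_0$, let $\mathfrak u_0$ be the fixed frame, let $\mathfrak u_{j+1}$ be the $\hat\nabla$-transport of $\mathfrak u_j$ along the minimal geodesic from $x_j$ to $x_{j+1}$, and let $\gamma_j=\mathfrak u_j^{-1}\exp_{x_j}^{-1}x_{j+1}$. The function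
\[
\prod_{j<n}\chi\big(\mathrm{dist}(x_j,x_{j+1})\big)\cdot\sum_{j<n}\gamma_j ,
\]
extended by zero, is smooth on $M^n$ and bounded by $2r_0n$. Let $f_t^{(n)}$ be its value at $x_j=\sigma_{s_j}$.

\emph{Two consequences of flatness.} A ball of radius less than $\mathrm{inj}(M)$ is contractible, so it carries a $\hat\nabla$-parallel orthonormal frame field $q$, and it contains the minimal geodesics from its center. Transport along any curve in the ball carries $q$ to $q$.

(F1) \emph{For $r\ge s$, up to the exit time of $\sigma$ from $B(\sigma_s,r_0)$, $\hat\tau\hat u_r=\hat u_s$.} Let $G_0(u,u')=u^{-1}\hat\tau u'$ for $\mathrm{dist}(\pi u,\pi u')<4r_0$. Take $q$ on $B(\pi u,4r_0)$ and write $u'=q(\pi u')a$ with $a\in O(d)$. Then $\hat\tau u'=q(\pi u)a$, and $a$ is constant along $\hat\nabla$-horizontal curves by \eqref{eq:gauge}. So $\hat H_iG_0=0$. Apply \eqref{eq:ito} for $\hat\nabla$ to $G_0$ multiplied by a cutoff equal to $1$ for distances up to $2r_0$, and stop at the exit time.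

(F2) \emph{On chains with consecutive distances less than $2r_0$, each $\mathfrak u_j$ is $\hat\nabla$-parallel along every smooth curve of chains.} Fix such a chain $(x_j^*)$, let $q^{(j)}$ be a parallel frame on $B(x_j^*,3r_0)$, and consider such chains with $\mathrm{dist}(x_j,x_j^*)<r_0$ for all $j$. Write $\mathfrak u_j=q^{(j)}(x_j)a_j$. We show by induction that $a_j$ does not depend on the chain, which is the claim. For $j=0$ the point $x_0=o$ is fixed. If $a_j$ is constant, then the geodesic from $x_j$ to $x_{j+1}$ stays in $B(x_j^*,3r_0)$, so $\mathfrak u_{j+1}=q^{(j)}(x_{j+1})a_j$. On the connected set $B(x_{j+1}^*,r_0)\subset B(x_j^*,3r_0)$ the parallel frames $q^{(j)}$ and $q^{(j+1)}$ differ by a constant matrix, so $a_{j+1}$ is constant.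

\emph{Convergence in $L^2$.} Let $\Omega_n$ be the event that $\sigma([s_j,s_{j+1}])\subset B(\sigma_{s_j},r_0)$ for all $j<n$. By Lemma~\ref{lem:moments}(a) with $p=8$ and Markov's inequality, $\nu(\Omega_n^c)\le cn\varepsilon^4\le cn^{-3}$. By (F1) and induction on $j$, $\mathfrak u_j=\hat u_{s_j}$ for all $j$ a.s.\ on $\Omega_n$. Hence $f_t^{(n)}=\sum_jZ_j$ on $\Omega_n$ with $Z_j=Z(\hat u_{s_j},\hat u_{s_{j+1}})$, and $\|f_t^{(n)}-\sum_jZ_j\|_{L^2}\le cn\,\nu(\Omega_n^c)^{1/2}\to0$. Since $Z$ is linear in time along the integral curves of $\hat H_i$, we have $Z(u,u)=0$, $\hat H_iZ(u,u)=e_i$ and $\hat H_i^2Z(u,u)=0$. By \eqref{eq:ito} for $\hat\nabla$,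
\[
Z_j-(\hat b_{s_{j+1}}-\hat b_{s_j})=\int_{s_j}^{s_{j+1}}(\hat H_iZ-e_i)\,d\hat b^i_r+\frac12\int_{s_j}^{s_{j+1}}\sum_i\hat H_i^2Z\,dr=m_j+m_j' ,
\]
with $Z$ and its derivatives evaluated at $(\hat u_{s_j},\hat u_r)$. By \eqref{eq:lip} and Lemma~\ref{lem:moments}(a), both integrands have second moment at most $c\varepsilon$. So $\mathbb E|m_j|^2\le c\varepsilon^2$ by the It\^o isometry and $\mathbb E|m_j'|^2\le c\varepsilon^3$ by Cauchy--Schwarz. The $m_j$ are martingale differences, so $\|\sum m_j\|_{L^2}^2\le cn\varepsilon^2\to0$, and $\|\sum m_j'\|_{L^2}\le cn\varepsilon^{3/2}\to0$.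

\emph{Energy bound.} By the product rule $D^\nabla f_t^{(n)}$ has two terms. In the first, the derivative falls on $\prod_j\chi(\delta_j)$. As $|D^\nabla\chi(\delta_j)|\le c1_{\{\delta_j\ge r_0\}}$ and $|\sum\gamma_j|\le2r_0n$ where the derivative of the product is nonzero, this term has norm at most $cn\sum_j1_{\{\delta_j\ge r_0\}}$. Its second moment is at most $cn^3\sum_j\nu(\delta_j\ge r_0)\le cn^4\varepsilon^4\le c$, by \eqref{eq:mom} with $p=8$.

The second term is $\prod_j\chi(\delta_j)\cdot\sum_jD^\nabla\gamma_j$, which vanishes unless all $\delta_j<2r_0$. A priori $\gamma_j$ depends on all earlier points through $\mathfrak u_j$. By (F2) the frame contributes nothing to the derivative, so $X^h\gamma_j=\mathfrak u_j^{-1}\hat\nabla_{V_j}\xi$. By Lemma~\ref{lem:PL} and \eqref{eq:vbar},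
\[
X^h\gamma_j=L_j\Delta_jh+M_jh(s_j),\qquad|L_j|\le c,\quad|M_j|\le c(\delta_j^2+\upsilon_j).
\]
By \eqref{eq:orth} applied to the adjoint, $\|\sum_jL_j\Delta_j\|_{HS}^2=\varepsilon\sum_j|L_j|^2\le c$. Also $\|\sum_jM_j\mathrm{ev}_{s_j}\|_{HS}^2\le n\sum_j|M_j|^2\le cn\sum_j(\delta_j^4+\upsilon_j^2)$, whose expectation is at most $cn^2\varepsilon^2\le c$ by \eqref{eq:mom}.
\end{proof}

The last estimate has no room to spare. It needs $|M_j|$ to be of order $\varepsilon$, and this is what the quadratic bound on $P$ in Lemma~\ref{lem:PL} and the bound on $U_j-I$ in Lemma~\ref{lem:moments}(b) provide.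

\begin{proposition}\label{prop:flat}
If $\hat R\equiv0$, then statement (iv) of Theorem~\ref{thm:main} holds.
\end{proposition}

\begin{proof}
If $F\in L^2(\mu)$ and $F\circ\hat b\in\mathcal D(\mathcal E^\nabla)$, then Proposition~\ref{prop:stepA} with $f=F\circ\hat b$ gives $F\in\mathcal D(Q)$ and $Q(F)=\mathcal E^\nabla(F\circ\hat b)$. It remains to show that $F\circ\hat b\in\mathcal D(\mathcal E^\nabla)$ for $F\in\mathcal D(Q)$.

Let $F=\Phi(w(t_1),\dots,w(t_m))$ be a smooth cylinder function with $t_i>0$. By Proposition~\ref{prop:stepB} and the boundedness of the first derivatives of $\Phi$, the cylinder functions $\Phi(f_{t_1}^{(n)},\dots,f_{t_m}^{(n)})$ converge to $F\circ\hat b$ in $L^2(\nu)$ and have bounded energy. The form is closed, so $\mathcal D(\mathcal E^\nabla)$ is a Hilbert space in the graph norm. A subsequence converges weakly there, hence weakly in $L^2(\nu)$, and the limit is $F\circ\hat b$. For general $F\in\mathcal D(Q)$ take smooth cylinder $F_l\to F$ in graph norm. By the first paragraph $\mathcal E^\nabla((F_l-F_{l'})\circ\hat b)=Q(F_l-F_{l'})\to0$,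 while $F_l\circ\hat b\to F\circ\hat b$ in $L^2(\nu)$. Closedness gives $F\circ\hat b\in\mathcal D(\mathcal E^\nabla)$.
\end{proof}

\section{End of the proof and examples}\label{sec:end}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
(i)$\Leftrightarrow$(ii). Composition with $b$ is a unitary map $L^2(\mu)\to L^2(\nu)$ that carries $\mathcal D(Q^\nabla)$ onto $\mathcal D(\mathcal E^\nabla)$ and $Q^\nabla$ to $\mathcal E^\nabla$. Let $\phi:W\to W(M)$ and $\Psi:W(M)\to W$ give an equivalence of $Q$ and $\mathcal E^\nabla$, and put $\phi_2=b\circ\phi$, $\Psi_2=\Psi\circ\mathcal I$. Since $b$ and $\mathcal I$ are measure preserving and mutually inverse, the absolute continuity conditions and (E1) hold for $\phi_2,\Psi_2$. For $F\in L^2(\mu)$,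
\begin{align*}
F\circ\Psi_2\in\mathcal D(Q^\nabla)&\iff F\circ\Psi\in\mathcal D(\mathcal E^\nabla)\iff F\in\mathcal D(Q),\\
F\in\mathcal D(Q^\nabla)&\iff F\circ b\in\mathcal D(\mathcal E^\nabla)\iff F\circ\phi_2\in\mathcal D(Q),
\end{align*}
with $Q^\nabla(F\circ\Psi_2)=\mathcal E^\nabla(F\circ\Psi)$ and $Q^\nabla(F)=\mathcal E^\nabla(F\circ b)$. So (E2) and (E3) hold with the same constant. Conversely, from $\phi_2,\Psi_2$ define $\phi=\mathcal I\circ\phi_2$ and $\Psi=\Psi_2\circ b$, write each $f\in L^2(\nu)$ as $F\circ b$, and read the same two lines starting from their outer terms.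

(i)$\Rightarrow$(v) follows from Lemma~\ref{lem:CR} and Propositions~\ref{prop:wiener} and~\ref{prop:invariance}. (v)$\Rightarrow$(iii) is Proposition~\ref{prop:fail}. (iii)$\Rightarrow$(iv) is Proposition~\ref{prop:flat}.

(iv)$\Rightarrow$(i). Take $\Psi=\hat b$, $\phi=\hat{\mathcal I}$, $C=1$; both maps are measure preserving and (E1) holds. The first halves of (E2) and (E3) are (iv). For the second halves, let $f\in L^2(\nu)$ and $F=f\circ\phi\in L^2(\mu)$. Then $F\circ\hat b=f$, and (iv) says that $F\in\mathcal D(Q)$ if and only if $f\in\mathcal D(\mathcal E^\nabla)$, with equal energies.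
\end{proof}

\begin{proof}[Proof of Corollary~\ref{cor:main}]
(1) Here $T=0$ and $\hat R=R$.

(2) For left-invariant fields, bi-invariance of the metric means $\langle[X,Y],Z\rangle=\langle X,[Y,Z]\rangle$. So $\nabla^t$ is metric, and its torsion $T(X,Y)=(2t-1)[X,Y]$ is skew-symmetric. The adjoint connection is $t[X,Y]-(2t-1)[X,Y]$, that is, $\nabla^{1-t}$. By the Jacobi identity,
\[
R^t(X,Y)Z=t^2\big([X,[Y,Z]]-[Y,[X,Z]]\big)-t[[X,Y],Z]=t(t-1)[[X,Y],Z],
\]
and the factor $t(t-1)$ is unchanged under $t\mapsto1-t$. Finally $\langle[[X,Y],X],Y\rangle=|[X,Y]|^2$, which is nonzero for some $X,Y$ when the group is not abelian. So $\hat R\equiv0$ if and only if $t(t-1)=0$.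
\end{proof}

\begin{example}[Low dimensions]
If $d\le2$, the three-form $\langle T(\cdot,\cdot),\cdot\rangle$ vanishes, so $\nabla$ is the Levi-Civita connection and the criterion is flatness of the metric.
\end{example}

\begin{example}[Lie groups]
We have $\nabla^0=\nabla^L$. Also $\nabla^1=\nabla^R$: expanding any field $Y$ in a left-invariant frame gives $\nabla^1_XY=[X,Y]$ for left-invariant $X$, and left- and right-invariant fields commute. Thus $\nabla^L$ and $\nabla^R$ are flat and adjoint to each other, and statement (iv) for these two connections is the identity in (b). All the resulting equivalences are given by measure-preserving maps with $C=1$ and can be composed, which recovers (b). At the midpoint $t=\frac12$ lies the Levi-Civita connection, for which equivalence fails, for example on $SU(2)$.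
\end{example}

\begin{remark}[Other reference forms]
The proof of Proposition~\ref{prop:wiener} uses only Gaussian integration by parts and the symmetry of second derivatives along constant directions. It applies to the Ornstein--Uhlenbeck form of any centered Gaussian measure on a separable Banach space, with smooth functions of finitely many continuous linear functionals as cylinder functions. By Propositions~\ref{prop:invariance} and~\ref{prop:fail}, if $\hat R\not\equiv0$ then $\mathcal E^\nabla$ is equivalent to none of these forms. In the same way, if the adjoint connection is flat for $(M,\nabla)$ and not flat for $(M',\nabla')$, then $\mathcal E^\nabla$ and $\mathcal E^{\nabla'}$ are not equivalent, since (v) holds for the first and fails for the second.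
\end{remark}

\begin{remark}[It is $\hat R$, not $R$, that matters]
By Lemma~\ref{lem:curvid}, if $R=0$ then $\hat R=0$ exactly when $\nabla T=0$. On $S^7$ there is a flat metric connection $\nabla$ with skew-symmetric torsion (Cartan--Schouten; see \cite{AF}). For it $\nabla T\ne0$. Otherwise a global $\nabla$-parallel frame $X_1,\dots,X_7$, which exists because $S^7$ is simply connected, would have brackets $[X_i,X_j]=-T(X_i,X_j)$ with constant coefficients. This would make the compact simply connected manifold $S^7$ a Lie group, which it is not. So $\mathcal E^\nabla$ is not equivalent to $Q$ although $\nabla$ is flat, while $\mathcal E^{\hat\nabla}$ is equivalent to $Q$ although $\hat\nabla$ is not flat, because the adjoint of $\hat\nabla$ is $\nabla$.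
\end{remark}

\begin{thebibliography}{9}

\bibitem{AF}
Agricola and Friedrich, Differential Geom. Appl. \textbf{28} (2010).

\bibitem{Nualart}
Nualart, \emph{The Malliavin Calculus and Related Topics}.

\end{thebibliography}
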